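\title{G\^ateaux smooth convex and Lipschitz functions on a space of approximately continuous functions}

\begin{abstract}
Suppose that every G\^ateaux smooth continuous convex function on a Banach space is Fr\'echet differentiable at some point. We show that a G\^ateaux smooth Lipschitz function on the space may nevertheless have no point of Fr\'echet differentiability. The example is the space $X$ of bounded, dyadically approximately continuous functions on the Cantor set with the supremum norm. The Lipschitz function is built from the dyadic averages, which converge at every point. The convex functions are controlled by showing that $X^*$ contains no weak$^*$ continuous, norm separated image of the Cantor set. The same fact shows that every separable quotient of $X$ has a separable dual, although $X$ is not an Asplund space.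
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $X$ be a real Banach space. A function $f\colon X\to\mathbb R$ is \emph{G\^ateaux differentiable} at $x$ if there is $f'(x)\in X^*$ such that
\[
\lim_{\tau\to0}\frac{f(x+\tau h)-f(x)}{\tau}=f'(x)h\qquad\text{for every }h\in X,
\]
and \emph{Fr\'echet differentiable} at $x$ if this limit is uniform over $\|h\|\le1$, that is, if $f(x+h)-f(x)-f'(x)h=o(\|h\|)$. We call $f$ \emph{G\^ateaux smooth} if it is G\^ateaux differentiable at every point. This paper answers the following question.

\begin{quote}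
\emph{Assume that every G\^ateaux smooth continuous convex function on $X$ is Fr\'echet differentiable at some point. Must every G\^ateaux smooth Lipschitz function on $X$ be Fr\'echet differentiable at some point?}
\end{quote}

In finite dimensions both properties hold. If $f$ is $L$-Lipschitz near $x$, the functions $h\mapsto\tau^{-1}(f(x+\tau h)-f(x))-f'(x)h$ are $2L$-Lipschitz, so their pointwise convergence to $0$ is uniform on the compact unit ball; and continuous convex functions are locally Lipschitz. In $\ell_1$ both properties fail, and a single function shows it. Let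
\[
\Phi(x)=\sum_{n\ge1}\sqrt{x_n^2+4^{-n}} .
\]
This function is convex and $1$-Lipschitz. It is G\^ateaux smooth by dominated convergence, because the difference quotient of the $n$th term in the direction $h$ is at most $|h_n|$. With $\tau_n=(|x_n|+2^{-n})^{1/2}\to0$ and the unit vectors $e_n$,
\[
\Phi(x+\tau_ne_n)+\Phi(x-\tau_ne_n)-2\Phi(x)\ge|x_n+\tau_n|+|x_n-\tau_n|-2\tau_n^2\ge2\tau_n-2\tau_n^2 ,
\]
whereas at a point of Fr\'echet differentiability the left side would be $o(\tau_n)$. If $T$ is a bounded operator from $X$ onto $\ell_1$, the vectors $e_n$ have bounded preimages by the open mapping theorem, and $\Phi\circ T$ is an example of the same kind on $X$. At the other extreme, $X$ is an \emph{Asplund space} if every continuous convex function on $X$ is Fr\'echet differentiable on a dense $G_\delta$ set; the hypothesis of the question is a weakening of this property, tested only on G\^ateaux smooth functions.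

These cases suggest the answer yes. In both classes of functions, G\^ateaux smoothness without Fr\'echet differentiability comes from derivatives that are close in each fixed direction and far apart in norm, and one may expect that a dual space with room for such derivatives also has room for those of a convex function. There is, however, a difference. For a G\^ateaux smooth convex $\Phi$ the function $x\mapsto\Phi'(x)h$ is continuous for each $h$ (Lemma~\ref{lem:convex}). For a Lipschitz $f$ the function $x\mapsto f'(x)h$ is only a pointwise limit of the continuous functions $n(f(x+h/n)-f(x))$. Our example lives in this gap.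

Let $\Delta=\{0,1\}^{\mathbb N}$ be the Cantor set with the coin-tossing measure $\lambda$. A finite $0$--$1$ word $s$ of length $|s|$ determines the clopen \emph{cell} $[s]$ of all sequences extending $s$; it has \emph{level} $|s|$ and measure $2^{-|s|}$, and it is the disjoint union of $[s0]$ and $[s1]$. For $b\in\Delta$ let $b|k$ be the initial word of length $k$. For bounded measurable $h$ put
\[
A_s(h)=2^{|s|}\int_{[s]}h\,d\lambda,\qquad E_kh(b)=A_{b|k}(h).
\]
Thus $E_kh(b)$ is the average of $h$ over the cell of level $k$ containing $b$. From now on $X$ denotes the space of all bounded $\lambda$-measurable functions $h\colon\Delta\to\mathbb R$ such that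
\begin{equation}\label{eq:ac}
\lim_{k\to\infty}E_k\bigl(|h-h(b)|\bigr)(b)=0\qquad\text{for every }b\in\Delta,
\end{equation}
with the norm $\|h\|=\sup|h|$. Condition \eqref{eq:ac} is a dyadic form of approximate continuity: on small cells around $b$ the function $h$ may be far from $h(b)$, but only on a small proportion of the cell.

\begin{theorem}\label{thm:main}
The Banach space $X$ has the following properties.
\begin{itemize}
\item[(a)] Every G\^ateaux smooth continuous convex function on $X$ is Fr\'echet differentiable at all points of a dense $G_\delta$ set.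
\item[(b)] There is a G\^ateaux smooth Lipschitz function $f\colon X\to\mathbb R$ that is Fr\'echet differentiable at no point. Moreover, for every $x\in X$ and $x^*\in X^*$,
\[
\limsup_{h\to0}\frac{|f(x+h)-f(x)-x^*(h)|}{\|h\|}\ge\frac1{2\pi}.
\]
\item[(c)] Every weak$^*$ compact, weak$^*$ metrizable subset of $X^*$ is norm separable. Hence $T^*(B_{Z^*})$ is norm separable for each bounded operator $T$ from $X$ into a separable Banach space $Z$. In particular every separable quotient of $X$ has a separable dual, although $X\supset C(\Delta)$ is not Asplund.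
\end{itemize}
\end{theorem}

By (a) and (b) the answer to the question is no. The argument is in ZFC.

The choice of $X$ is best explained by the point evaluations $\delta_b(h)=h(b)$, $b\in\Delta$, any two of which are at distance $2$ in $X^*$. By \eqref{eq:ac}, $\delta_b$ is the weak$^*$ limit of the averages $A_{b|k}$, so $b\mapsto\delta_b(h)$ is a pointwise limit of continuous functions. This is the regularity of a Lipschitz derivative, and in Section~\ref{sec:lip} we build $f$ so that $f'(x)$ is a mixture of point evaluations plus a continuous term. On the subspace $C(\Delta)$ the map $b\mapsto\delta_b$ is even weak$^*$ continuous, which is the regularity of a convex derivative. The discontinuous functions in $X$ are there to destroy this continuity, for the $\delta_b$ (Example~\ref{ex:thin}) and for every norm separated family indexed by a Cantor set (Proposition~\ref{prop:key}). Section~\ref{sec:cantor} deduces (a) and (c) from that proposition, and Sections~\ref{sec:thin} and~\ref{sec:key} prove it.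

\section{The space and its dual}\label{sec:space}

\begin{lemma}\label{lem:X}
The set $X$ is a closed subalgebra and sublattice of $\ell_\infty(\Delta)$ containing $C(\Delta)$. Every $h\in X$ is a Borel function and
\begin{equation}\label{eq:mart}
E_kh(b)\to h(b)\qquad\text{for every }b\in\Delta .
\end{equation}
\end{lemma}

\begin{proof}
Fix $b$. For $h,g\in X$ the functions $|h+g-h(b)-g(b)|$, $|hg-h(b)g(b)|$ and $\bigl||h|-|h(b)|\bigr|$ are bounded, respectively, by
\[
|h-h(b)|+|g-g(b)|,\qquad\|g\|\,|h-h(b)|+\|h\|\,|g-g(b)|,\qquad|h-h(b)|,
\]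
whose averages over $[b|k]$ tend to $0$. If $h_n\in X$ and $h_n\to h$ uniformly, then $|h-h(b)|\le|h_n-h_n(b)|+2\|h-h_n\|$, so the upper limit in \eqref{eq:ac} is at most $2\|h-h_n\|$ for every $n$. If $h$ is continuous, $E_k(|h-h(b)|)(b)$ is at most the oscillation of $h$ on $[b|k]$. Finally $|E_kh(b)-h(b)|\le E_k(|h-h(b)|)(b)$, and $h$ is Borel as a pointwise limit of the continuous functions $E_kh$.
\end{proof}

Condition \eqref{eq:ac} at $b$ depends only on the values of $h$ in a neighborhood of $b$, since the cells $[b|k]$ shrink to $b$. The next example contains the mechanism behind parts (a) and (c). We write $\mathbf 0=(0,0,\dots)\in\Delta$ and $0^n$ for the word of $n$ zeros.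

\begin{example}\label{ex:thin}
For $n\ge1$ let $b_n\in[0^n1]$, so that $b_n\to\mathbf 0$, and let $g_n$ be the indicator of the cell $[b_n|2n]\subset[0^n1]$. For a bounded sequence $a=(a_n)$ put $h_a=\sum_na_ng_n$. Away from $\mathbf 0$ the function $h_a$ is locally constant. At $\mathbf 0$ we have $h_a(\mathbf 0)=0$, and for $k\ge1$ the cell $[0^k]$ contains $[0^n1]$ for $n\ge k$ and misses it for $n<k$, so
\[
E_k|h_a|(\mathbf 0)\le\|a\|_\infty\,2^k\sum_{n\ge k}4^{-n}=\tfrac43\,2^{-k}\|a\|_\infty\to0 .
\]
Hence $h_a\in X$, and $\delta_{b_n}(h_a)=a_n$. With $a_n=(-1)^n$ we see that $(\delta_{b_n})$ has no weak$^*$ limit in $X^*$, although it converges weak$^*$ to $\delta_{\mathbf 0}$ in $C(\Delta)^*$.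
\end{example}

To handle general functionals we represent $X$ as a space of continuous functions. This is the reason for the absolute value in \eqref{eq:ac}: it makes $X$ an algebra and a lattice. Let $K$ be the weak$^*$ closure of $\{\delta_b:b\in\Delta\}$ in the unit ball of $X^*$, a compact Hausdorff space, and for $h\in X$ let $\hat h\in C(K)$ be the evaluation $\hat h(\kappa)=\kappa(h)$. Since the $\delta_b$ are dense in $K$, we have $\|\hat h\|=\|h\|$, and the identities $\widehat{hg}=\hat h\hat g$ and $\widehat{|h|}=|\hat h|$ extend from the points $\delta_b$ to $K$. The image of $X$ is a closed subalgebra that contains the constants and separates the points of $K$, so it is $C(K)$ by the Stone--Weierstrass theorem. We identify $X$ with $C(K)$; products, order and norm are preserved.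

By the Riesz representation theorem $X^*=M(K)$, the space of signed Radon measures with the total variation norm; the variation $|\theta|$ of $\theta\in M(K)$ is a finite Borel measure that is inner regular with respect to compact sets. Writing $|\theta|(u)=\int\hat u\,d|\theta|$, we have for $0\le u\in X$
\begin{equation}\label{eq:var}
|\theta|(u)=\sup\{\theta(h):h\in X,\ |h|\le u\}.
\end{equation}
Indeed, $\theta=\sigma|\theta|$ with a Borel function $\sigma$ of modulus $1$; approximate $\sigma$ in $L_1(|\theta|)$ by $g\in C(K)$ with $|g|\le1$ and take $h=gu$.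

The space $K$ is large, while the averages that define $X$ live on $\Delta$, so we record where on $\Delta$ a functional sits. The \emph{trace} of $\theta\in X^*$ is the finite positive Borel measure $m_\theta$ on $\Delta$ that represents the restriction of $|\theta|$ to $C(\Delta)$. Thus $m_\theta(D)=|\theta|(\mathbf 1_D)$ for clopen $D\subset\Delta$. The trace does not compute $|\theta|(u)$ for discontinuous $u$: if $\theta\in K$ is a weak$^*$ cluster point of the sequence $(\delta_{b_n})$ of Example~\ref{ex:thin} and $u=\sum_ng_n$, then $\theta(u)=1$, while $m_\theta$ is the point mass at $\mathbf 0$ and $u(\mathbf 0)=0$.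

\section{A Lipschitz function with no point of Fr\'echet differentiability}\label{sec:lip}

\subsection*{One oscillation and the first two levels}
Let $c\in X^*$, $\|c\|\le1$, $t>0$, and consider $\varphi(x)=t\sin(c(x)/t)$, with $\varphi'(x)=\cos(c(x)/t)\,c$. On increments much shorter than $t$ this function is almost linear, because $\varphi'$ is $(1/t)$-Lipschitz. On increments much longer than $t$ it is negligible, because $|\varphi|\le t$. On increments of order $t$ it is far from linear: if $c(h)=1$, then $\varphi(x+2\pi th)=\varphi(x)$, while $\varphi(x\pm\frac\pi2th)-\varphi(x)=t(\pm\cos u-\sin u)$ with $u=c(x)/t$, and for one of the signs this has modulus $t(|\cos u|+|\sin u|)\ge t$.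

We want to add such oscillations at scales $t_0\gg t_1\gg\cdots$, with functionals $c$ that become small in each fixed direction. The difficulty is the Lipschitz bound: the derivative of $\sum_jt_j\sin(c_j/t_j)$ is $\sum_j\cos(c_j/t_j)c_j$, and nothing keeps these sums bounded. The dyadic averages offer a way out. Let
\[
c_s=\tfrac12(A_{s0}-A_{s1}),\qquad\text{so that}\quad\|c_s\|\le1,\quad A_{s0}=A_s+c_s,\quad A_{s1}=A_s-c_s .
\]
The function $f_1=A_\emptyset+t_0\sin(c_\emptyset/t_0)$ has derivative
\[
A_\emptyset+\cos(c_\emptyset/t_0)\,c_\emptyset=w_0A_0+w_1A_1,\qquad w_0=\frac{1+\cos(c_\emptyset/t_0)}2,\quad w_1=\frac{1-\cos(c_\emptyset/t_0)}2 .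
\]
The oscillation has replaced $A_\emptyset$ by a convex combination of $A_0$ and $A_1$, still of norm at most $1$. To split $A_0$ and $A_1$ in turn, each new oscillation must carry the weight of the functional it splits: let $f_2=f_1+t_1\bigl(w_0\sin(c_0/t_1)+w_1\sin(c_1/t_1)\bigr)$. Then
\[
f_2'=\sum_{s=0,1}w_s\bigl(A_s+\cos(c_s/t_1)\,c_s\bigr)+t_1\sum_{s=0,1}\sin(c_s/t_1)\,w_s' .
\]
The first sum is a convex combination of $A_{00},A_{01},A_{10},A_{11}$. The second term comes from differentiating the weights; since $\|w_s'\|\le1/(2t_0)$, its norm is at most $t_1/t_0$. Rapid decrease of the scales makes such errors summable.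

\subsection*{The construction}
Let $t_j=2^{-j^2}$ for $j\ge0$. Then $t_j/t_{j-1}=2\cdot4^{-j}\le\frac12$ for $j\ge1$, so
\begin{equation}\label{eq:scales}
\frac{t_{j}}{t_{j-1}}\to0,\qquad\sum_{j>k}t_j\le2t_{k+1},\qquad\sum_{i<k}\frac1{t_i}\le\frac2{t_{k-1}}\quad(k\ge1).
\end{equation}
Define functions $w_s$ on $X$ by $w_\emptyset=1$ and, for $|s|=k$,
\[
w_{s0}=w_s\,\frac{1+\cos(c_s/t_k)}2,\qquad w_{s1}=w_s\,\frac{1-\cos(c_s/t_k)}2 .
\]
Then $w_s\ge0$, $w_{s0}+w_{s1}=w_s$ and $\sum_{|s|=k}w_s=1$. Put
\[
\varphi_k=t_k\sum_{|s|=k}w_s\sin\frac{c_s}{t_k},\qquad f_k=A_\emptyset+\sum_{j<k}\varphi_j,\qquad f=A_\emptyset+\sum_{j\ge0}\varphi_j .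
\]
Since $|\varphi_j|\le t_j$, the series converges uniformly, and by \eqref{eq:scales}
\begin{equation}\label{eq:tail}
\sum_{j>k}|\varphi_j(y)-\varphi_j(x)|\le4t_{k+1}\qquad(x,y\in X).
\end{equation}
Each $w_s$, $\varphi_k$, $f_k$ is a smooth function of finitely many bounded functionals, so it is Fr\'echet differentiable with norm continuous derivative. The principal part and the errors of these derivatives are
\[
p_k(x)=\sum_{|s|=k}w_s(x)A_s,\qquad q_k(x)=t_k\sum_{|s|=k}\sin\frac{c_s(x)}{t_k}\,w_s'(x).
\]

\begin{lemma}\label{lem:der}
Let $B_k=\sup_x\sum_{|s|=k}\|w_s'(x)\|$ and $\kappa_k=\sum_{j\ge k}t_jB_j$.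
\begin{itemize}
\item[(i)] $B_0=0$, $B_k\le2/t_{k-1}$ for $k\ge1$, $\kappa_0\le\frac43$, and $\kappa_k\to0$.
\item[(ii)] $\|q_j(x)\|\le t_jB_j$, and $q=\sum_jq_j\colon X\to X^*$ is norm continuous.
\item[(iii)] $f_k'=p_k+\sum_{j<k}q_j$, and $f$ is $\frac73$-Lipschitz.
\item[(iv)] $\sum_{|s|=k}|w_s(x)-w_s(y)|\le B_k\|x-y\|$ and $\|p_k(x)-p_k(y)\|\le B_k\|x-y\|$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) For $|s|=k$,
\[
w_{s0}'=\frac{1+\cos(c_s/t_k)}2\,w_s'-\frac{w_s\sin(c_s/t_k)}{2t_k}\,c_s,\qquad w_{s1}'=\frac{1-\cos(c_s/t_k)}2\,w_s'+\frac{w_s\sin(c_s/t_k)}{2t_k}\,c_s ,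
\]
so $\|w_{s0}'\|+\|w_{s1}'\|\le\|w_s'\|+w_s/t_k$. Summing over $|s|=k$ gives $B_{k+1}\le B_k+1/t_k$. Hence $B_k\le\sum_{i<k}1/t_i\le2/t_{k-1}$ and $t_kB_k\le4\cdot4^{-k}$ for $k\ge1$.

(ii) The bound is the definition of $B_j$. The series converges uniformly by (i), and its terms are continuous.

(iii) For $|s|=k$ we have $w_{s0}A_{s0}+w_{s1}A_{s1}=w_sA_s+(w_{s0}-w_{s1})c_s=w_sA_s+w_s\cos(c_s/t_k)\,c_s$. Therefore
\begin{equation}\label{eq:phider}
\varphi_k'=\sum_{|s|=k}w_s\cos(c_s/t_k)\,c_s+q_k=p_{k+1}-p_k+q_k ,
\end{equation}
and the formula for $f_k'$ follows by telescoping from $p_0=A_\emptyset$. As $\|p_k\|\le1$, we get $\|f_k'\|\le1+\kappa_0\le\frac73$. So each $f_k$ is $\frac73$-Lipschitz, and so is the limit $f$.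

(iv) Fix $x,y$, let $\sigma_s$ be the sign of $w_s(x)-w_s(y)$, and apply the mean value theorem to $\sum_{|s|=k}\sigma_sw_s$, whose derivative has norm at most $B_k$. The second bound follows since $\|A_s\|\le1$.
\end{proof}

\subsection*{G\^ateaux smoothness}
The principal parts $p_k(x)$ need not converge in norm, but they have a probabilistic meaning. For each $x$ there is a Borel probability $P_x$ on $\Delta$ with $P_x([s])=w_s(x)$ for all $s$: the relation $w_{s0}+w_{s1}=w_s$ defines an additive set function on the clopen sets, it is countably additive there because a compact set is not a disjoint union of infinitely many nonempty open sets, and Carath\'eodory's theorem extends it. Then $p_k(x)h=\int E_kh\,dP_x$. The measure $P_x$ can be singular with respect to $\lambda$: for $x=0$ all cosines equal $1$ and $P_0$ is the point mass at $\mathbf 0$. This is why \eqref{eq:mart} is needed at every point of $\Delta$ and not only almost everywhere.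

\begin{proposition}\label{prop:gat}
The function $f$ is G\^ateaux smooth, and $f'(x)h=\int h\,dP_x+q(x)h$.
\end{proposition}

\begin{proof}
Fix $x$ and $h$ with $\|h\|\le1$. Since $|c_{b|k}(h)|=|E_{k+1}h(b)-E_kh(b)|$, property \eqref{eq:mart} and dominated convergence give
\begin{equation}\label{eq:beta}
p_k(x)h\to\int h\,dP_x,\qquad\beta_k:=\sum_{|s|=k}w_s(x)|c_s(h)|=\int|c_{b|k}(h)|\,dP_x(b)\to0 .
\end{equation}
For a step of length $\tau$ the levels fall into three groups: those with $t_j\gg\tau$, those with $t_j\ll\tau$, and at most one level $k$ in between. To make this precise, let $r_k=\sqrt{t_kt_{k-1}}$ for $k\ge1$; these numbers decrease to $0$. For $0<\tau<r_1$ choose $k\ge1$ with $r_{k+1}\le\tau<r_k$. Then $k\to\infty$ as $\tau\downarrow0$, and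
\begin{equation}\label{eq:sep}
B_k\tau\le\frac{2r_k}{t_{k-1}}=2\sqrt{\frac{t_k}{t_{k-1}}}\to0,\qquad\frac{t_{k+1}}\tau\le\frac{t_{k+1}}{r_{k+1}}=\sqrt{\frac{t_{k+1}}{t_k}}\to0 .
\end{equation}
Let $I_\tau$ be the segment from $x$ to $x+\tau h$.

\emph{Levels below $k$ are almost linear.} By Lemma~\ref{lem:der}(iii), $f_k'(y)=p_k(y)+q(y)-\sum_{j\ge k}q_j(y)$. For $y\in I_\tau$ this differs from $p_k(x)+q(x)$ by at most $B_k\tau+\|q(y)-q(x)\|+\kappa_k$ in norm. Integrating along $I_\tau$,
\[
|f_k(x+\tau h)-f_k(x)-\tau p_k(x)h-\tau q(x)h|\le\tau\Bigl(B_k\tau+\sup_{y\in I_\tau}\|q(y)-q(x)\|+\kappa_k\Bigr)=o(\tau).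
\]

\emph{Level $k$ is small in the direction $h$.} By \eqref{eq:phider} and Lemma~\ref{lem:der}(iv), for $y\in I_\tau$,
\[
|\varphi_k'(y)h|\le\sum_{|s|=k}w_s(y)|c_s(h)|+\kappa_k\le\beta_k+B_k\tau+\kappa_k ,
\]
so $|\varphi_k(x+\tau h)-\varphi_k(x)|\le\tau(\beta_k+B_k\tau+\kappa_k)=o(\tau)$.

\emph{Levels above $k$ are negligible.} By \eqref{eq:tail} and \eqref{eq:sep} they contribute at most $4t_{k+1}=o(\tau)$.

Adding up and using \eqref{eq:beta}, $f(x+\tau h)-f(x)=\tau\bigl(\int h\,dP_x+q(x)h\bigr)+o(\tau)$ as $\tau\downarrow0$. The expression in parentheses is linear and bounded in $h$, and the same statement for $-h$ gives the limit as $\tau\uparrow0$.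
\end{proof}

\subsection*{Failure of Fr\'echet differentiability}
All estimates in the last proof are uniform in $h$ except \eqref{eq:beta}. We therefore look for directions $h$, depending on $k$, with $\beta_k\ge\frac12$. The weight $w(x)$ may be spread over many words of length $k$, so $h$ must excite many oscillations at once, with increments of the same sign, and it must leave the lower levels alone. The supremum norm permits this.

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
By Lemma~\ref{lem:der} and Proposition~\ref{prop:gat} only the lower bound remains. Fix $x\in X$, $x^*\in X^*$ and $k$, and put $u_s=c_s(x)/t_k$ for $|s|=k$. For each such $s$ choose $\sigma_s=\pm1$ with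
\[
|\sin(u_s+\sigma_s\tfrac\pi2)-\sin u_s|=|\sigma_s\cos u_s-\sin u_s|=|\cos u_s|+|\sin u_s|\ge1 .
\]
Split the words of length $k$ according to the sign of $\sigma_s\cos u_s-\sin u_s$. For one of the two classes, call it $J$, we have $\sum_{s\in J}w_s(x)\ge\frac12$. Let
\[
h_k=\sum_{s\in J}\sigma_s\bigl(\mathbf 1_{[s0]}-\mathbf 1_{[s1]}\bigr)\in C(\Delta),\qquad\|h_k\|=1 .
\]
The average of $h_k$ over every cell of level at most $k$ is $0$. Hence $A_\emptyset(h_k)=0$ and $c_{s'}(h_k)=0$ for $|s'|<k$, while for $|s|=k$ we have $c_s(h_k)=\sigma_s$ if $s\in J$ and $c_s(h_k)=0$ otherwise. The functions $f_k$ and $w_s$, $|s|=k$, depend only on $A_\emptyset$ and the $c_{s'}$ with $|s'|<k$, so they are constant on the line $x+\mathbb Rh_k$. By \eqref{eq:tail},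
\[
D(\tau):=f(x+\tau h_k)-f(x)=t_k\sum_{s\in J}w_s(x)\bigl[\sin(u_s+\sigma_s\tau/t_k)-\sin u_s\bigr]+R(\tau),\qquad|R(\tau)|\le4t_{k+1}.
\]
For $\tau=2\pi t_k$ all brackets vanish; for $\tau=\frac\pi2t_k$ they have the same sign and modulus at least $1$. Thus
\[
|D(2\pi t_k)|\le4t_{k+1},\qquad|D(\tfrac\pi2t_k)|\ge\tfrac12t_k-4t_{k+1}.
\]
Suppose that $|f(x+g)-f(x)-x^*(g)|\le\gamma\|g\|$ for all $g$ of small norm. In the combination $4D(\frac\pi2t_k)-D(2\pi t_k)$ the terms with $x^*$ cancel, so for large $k$
\[
2t_k-20t_{k+1}\le|4D(\tfrac\pi2t_k)-D(2\pi t_k)|\le\gamma\bigl(4\cdot\tfrac\pi2t_k+2\pi t_k\bigr)=4\pi\gamma t_k .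
\]
Dividing by $t_k$ and letting $k\to\infty$ gives $\gamma\ge\frac1{2\pi}$.
\end{proof}

\begin{remark}\label{rem:l1}
Lemma~\ref{lem:der} and Proposition~\ref{prop:gat} use only that the $A_s$ lie in the unit ball, that $A_s=\frac12(A_{s0}+A_{s1})$, and that $A_{b|k}(h)$ converges along every branch. The last proof needs more, namely the vectors $h_k$ of norm one. Consider $\ell_1$ over the set of all words, let $c_s(h)=h_s$ be the coordinate functionals, $A_\emptyset=0$, $A_{s0}=A_s+c_s$, $A_{s1}=A_s-c_s$. Then $\|A_s\|\le1$, $\|A_{s0}-A_{s1}\|=2$, and the branches converge weak$^*$. Define $f$ by the same formulas and let $x_s=\frac\pi2t_{|s|}$. Then $w_s(x)=2^{-|s|}$, and since the weights of each level add up to $1$,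
\[
f(x+h)-f(x)=-\sum_sw_s(x+h)\,t_{|s|}\bigl(1-\cos(h_s/t_{|s|})\bigr).
\]
Fix $n$. The terms with $|s|<n$ are at most $h_s^2/t_n$. For $|s|\ge n$ we have $w_s(x+h)\le2^{-n}+B_n\|h\|$, and the remaining factor is at most $|h_s|$. So $|f(x+h)-f(x)|\le\|h\|\bigl(2^{-n}+(B_n+1/t_n)\|h\|\bigr)$ for every $n$, and $f$ is Fr\'echet differentiable at $x$.
\end{remark}

\section{Separated Cantor families in the dual}\label{sec:cantor}

Let $\Omega=\{0,1\}^{\mathbb N}$ be a second copy of the Cantor set, used only as a parameter space, with a fixed compatible metric. A \emph{separated Cantor family} is a weak$^*$ continuous map $\omega\mapsto\theta_\omega$ from $\Omega$ to $X^*$ such that, for some $\varepsilon>0$, $\|\theta_\omega-\theta_{\omega'}\|\ge\varepsilon$ whenever $\omega\ne\omega'$. In $C(\Delta)^*$ the point evaluations form such a family.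

\begin{proposition}\label{prop:key}
There is no separated Cantor family in $X^*$.
\end{proposition}

We prove this in Section~\ref{sec:key} and first derive parts (a) and (c). Three elementary facts on uncountable sets will be used repeatedly.
\begin{itemize}
\item[(U1)] A nonseparable metric space contains, for some $\alpha>0$, an uncountable set whose points are at mutual distance at least $\alpha$. (If maximal $1/n$-separated sets are all countable, their union is a countable dense set.)
\item[(U2)] If $(y_i)_{i\in I}$ is a family in a separable metric space, $I$ is uncountable and $r>0$, then some ball of radius $r$ contains $y_i$ for uncountably many $i$. (Countably many such balls cover the space.)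
\item[(U3)] If $Y$ is an uncountable subset of a space with a countable base, there is a countable $Y_0\subset Y$ such that every neighborhood of every point of $Y\setminus Y_0$ contains uncountably many points of $Y\setminus Y_0$. (Let $Y_0$ be the part of $Y$ covered by basic open sets that meet $Y$ in a countable set.)
\end{itemize}

Convexity enters the proof of (a) only through the next lemma, which rests on the subgradient inequality $\Phi'(y)h\le\Phi(y+h)-\Phi(y)$: for convex $\Phi$ the quotient $\tau^{-1}(\Phi(y+\tau h)-\Phi(y))$ is nondecreasing in $\tau>0$.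

\begin{lemma}\label{lem:convex}
Let $\Phi$ be a G\^ateaux smooth continuous convex function on a Banach space.
\begin{itemize}
\item[(i)] $\Phi'$ is norm-to-weak$^*$ continuous.
\item[(ii)] $\Phi$ is Fr\'echet differentiable at $x$ if and only if $\Phi'$ is norm-to-norm continuous at $x$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) For $\tau>0$ we have $\Phi'(y)h\le\tau^{-1}(\Phi(y+\tau h)-\Phi(y))$. Letting $y\to x$ and then $\tau\downarrow0$ gives $\limsup_{y\to x}\Phi'(y)h\le\Phi'(x)h$. The same bound for $-h$ gives $\liminf_{y\to x}\Phi'(y)h\ge\Phi'(x)h$.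

(ii) The subgradient inequalities at $x$ and at $x+h$ give
\[
0\le\Phi(x+h)-\Phi(x)-\Phi'(x)h\le\bigl(\Phi'(x+h)-\Phi'(x)\bigr)h ,
\]
so norm continuity of $\Phi'$ at $x$ implies Fr\'echet differentiability. Conversely, let $\gamma>0$ and choose $r>0$ with $\Phi(x+g)\le\Phi(x)+\Phi'(x)g+\gamma\|g\|$ for $\|g\|\le2r$. If $\|y-x\|\le r$ and $\|h\|=r$, then
\[
\Phi'(y)h\le\Phi(y+h)-\Phi(y)\le\bigl[\Phi'(x)(y+h-x)+2\gamma r\bigr]-\Phi'(x)(y-x)=\Phi'(x)h+2\gamma r .
\]
Hence $\|\Phi'(y)-\Phi'(x)\|\le2\gamma$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(a)]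
Let $\Phi$ be as in the lemma, on $X$. Let $G_n$ be the open set of points having a neighborhood $U$ with $\operatorname{diam}\Phi'(U)<1/n$. By Lemma~\ref{lem:convex}(ii) the set of points of Fr\'echet differentiability is the $G_\delta$ set $\bigcap_nG_n$. Suppose it is not dense. By Baire's theorem some $G_n$ misses an open ball $U_\emptyset$, and with $\varepsilon=\frac1{2n}$ we have $\operatorname{diam}\Phi'(U)>\varepsilon$ for every nonempty open $U\subset U_\emptyset$.

We build open balls $U_s$, indexed by words, with $\overline{U_{s0}}\cup\overline{U_{s1}}\subset U_s$ and radius at most $2^{-|s|}$ for $s\ne\emptyset$. Given $U_s$, pick $x,y\in U_s$ and $\|h\|=1$ with $(\Phi'(x)-\Phi'(y))h>\varepsilon$. By Lemma~\ref{lem:convex}(i) there are small balls $U_{s0}$ around $x$ and $U_{s1}$ around $y$ such that $(\Phi'(x')-\Phi'(y'))h>\varepsilon$ for all $x'\in U_{s0}$, $y'\in U_{s1}$. By completeness $\bigcap_k\overline{U_{\omega|k}}=\bigcap_kU_{\omega|k}$ is a single point $x_\omega$ for each $\omega\in\Omega$. If $\omega|k=\omega'|k$ with $k\ge1$, then $\|x_\omega-x_{\omega'}\|\le2^{1-k}$,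 so $\omega\mapsto x_\omega$ is continuous and $\theta_\omega=\Phi'(x_\omega)$ is weak$^*$ continuous. If $\omega\ne\omega'$ and $s$ is their longest common initial word, one of $x_\omega,x_{\omega'}$ lies in $U_{s0}$ and the other in $U_{s1}$, so $\|\theta_\omega-\theta_{\omega'}\|>\varepsilon$. This contradicts Proposition~\ref{prop:key}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(c)]
Let $L\subset X^*$ be weak$^*$ compact and metrizable by a metric $d$, and suppose $L$ is not norm separable. By (U1) and (U3) there are $\varepsilon>0$ and an uncountable $Y\subset L$, with points at mutual norm distance at least $\varepsilon$, such that every $d$-open set meeting $Y$ contains uncountably many points of $Y$. Starting with $O_\emptyset=L$, we choose $d$-open sets $O_s$ meeting $Y$, of $d$-diameter at most $2^{-|s|}$ for $s\ne\emptyset$, with $\overline{O_{s0}}\cup\overline{O_{s1}}\subset O_s$. Given $O_s$, take distinct $\theta,\theta'\in Y\cap O_s$ and $\|h\|\le1$ with $(\theta-\theta')(h)>\varepsilon/2$. Evaluation at $h$ is $d$-continuous, so small balls $O_{s0}\ni\theta$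 and $O_{s1}\ni\theta'$ satisfy $(\vartheta-\vartheta')(h)>\varepsilon/2$ for all $\vartheta\in\overline{O_{s0}}$, $\vartheta'\in\overline{O_{s1}}$. As in the previous proof, the points $\theta_\omega$ with $\{\theta_\omega\}=\bigcap_k\overline{O_{\omega|k}}$ form a separated Cantor family, now with constant $\varepsilon/2$, which is impossible.

Let $T\colon X\to Z$ be bounded with $Z$ separable. The ball $B_{Z^*}$ is weak$^*$ compact and metrizable, and $T^*$ is weak$^*$ continuous, so $L=T^*(B_{Z^*})$ is weak$^*$ compact. It is metrizable: a compact Hausdorff space $L$ is metrizable exactly when $C(L)$ is separable, and $C(L)$ embeds isometrically in $C(B_{Z^*})$. Hence $L$ is norm separable. If $T$ is onto, $T^*$ is an isomorphic embedding, so $B_{Z^*}$ and $Z^*$ are norm separable.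

It remains to see that $X$ is not Asplund. By the standard characterization, a space is Asplund exactly when its separable subspaces have separable duals, and $C(\Delta)$ is separable while its dual contains the uncountable $2$-separated set $\{\delta_b\}$. There is also a direct argument: the norm of $X$ is nowhere Fr\'echet differentiable. Let $x\in X$, where we may assume $\sup x=\|x\|$, and let $\tau>0$. The set $\{x>\|x\|-\tau/2\}$ contains a point $b_1$, and it has positive measure, since otherwise $E_kx(b_1)\le\|x\|-\tau/2$ for all $k$, against \eqref{eq:mart}. So it contains a second point $b_2$. For $g\in C(\Delta)$ with $\|g\|=\tau=g(b_1)=-g(b_2)$ we get $\|x+g\|+\|x-g\|-2\|x\|>\tau=\|g\|$.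
\end{proof}

The last argument shows that G\^ateaux smoothness cannot be dropped from part (a).

\section{Thin disjoint sequences}\label{sec:thin}

Example~\ref{ex:thin} has two ingredients: the sums $\sum a_ng_n$ stay in $X$, and this prevents functionals that live on the $g_n$ from converging. We isolate both. For bounded measurable $h$ let $E^*h=\sup_kE_k|h|$ be the dyadic maximal function. Call a sequence $(g_n)_{n\ge1}$ in $X$ \emph{disjoint} if $|g_n|\le1$ and $g_ng_{n'}=0$ for $n\ne n'$, and \emph{thin} if it is disjoint and there is a set $C\subset\Delta$ such that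
\begin{itemize}
\item[(T1)] every $b\notin C$ has a neighborhood on which all but finitely many $g_n$ vanish;
\item[(T2)] $g_n(b)=0$ and $E^*g_n(b)\le2^{-n}$ for all $b\in C$ and all $n$.
\end{itemize}
The functions may accumulate only at $C$, and seen from $C$ they occupy a summably small proportion of every cell.

\begin{lemma}\label{lem:sum}
If $(g_n)$ is thin, then $\sum_na_ng_n\in X$ for every $a\in\ell_\infty$.
\end{lemma}

\begin{proof}
At each point at most one term is nonzero, so $h=\sum_na_ng_n$ is measurable and $|h|\le\|a\|_\infty$. Near a point $b\notin C$ the function $h$ coincides with a finite sum of elements of $X$, so \eqref{eq:ac} holds at $b$. For $b\in C$ we have $h(b)=0$ and $E_k|h|(b)\le\|a\|_\infty\sum_nE_k|g_n|(b)$. The $n$th term is at most $2^{-n}$ and tends to $|g_n(b)|=0$ as $k\to\infty$, so the sum tends to $0$.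
\end{proof}

The second ingredient is a special case of Phillips' lemma. It is false for $c_0$, where the coordinate functionals tend to $0$ weak$^*$; the proof tests against indicators of infinite sets.

\begin{lemma}\label{lem:phillips}
Let $\mu_n\in\ell_\infty^*$ satisfy $\mu_n(a)\to0$ for every $a\in\ell_\infty$. Then $\mu_n(e_n)\to0$, where $e_n$ is the $n$th unit vector.
\end{lemma}

\begin{proof}
By uniform boundedness $M_0=\sup_n\|\mu_n\|<\infty$. For $P\subset\mathbb N$ put $|\mu_n|(P)=\sup\{|\mu_n(a)|:|a|\le\mathbf 1_P\}$. If $P_1,\dots,P_p$ are disjoint, then adding nearly optimal sequences with suitable signs gives $\sum_i|\mu_n|(P_i)\le M_0$, so $|\mu_n|(P_i)\le M_0/p$ for some $i$.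

Suppose $|\mu_n(e_n)|\ge d>0$ for all $n$ in an infinite set $P^0$. We choose $n_1<n_2<\cdots$ and infinite sets $P^0\supset P^1\supset\cdots$ so that $\mu_{n_k}$ is small both on the earlier and on the later indices. Given $n_1,\dots,n_{k-1}$ and $P^{k-1}$, choose $n_k\in P^{k-1}$, larger than the earlier indices, with $\sum_{i<k}|\mu_{n_k}(e_{n_i})|<d/4$; this is possible since $\mu_n(e_j)\to0$ for each fixed $j$. Split $P^{k-1}\setminus\{n_k\}$ into more than $4M_0/d$ infinite sets and let $P^k$ be one of them with $|\mu_{n_k}|(P^k)<d/4$. Let $a$ be the indicator of $\{n_i:i\ge1\}$. Since $\{n_i:i>k\}\subset P^k$, we get $|\mu_{n_k}(a)|\ge d-\frac d4-\frac d4=\frac d2$ for all $k$, which contradicts $\mu_n(a)\to0$.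
\end{proof}

\begin{proposition}\label{prop:thin}
If $(g_n)$ is thin and $\theta_n\to\theta_0$ weak$^*$ in $X^*$, then $\theta_n(g_n)\to0$.
\end{proposition}

\begin{proof}
Finite sums $\sum\pm g_n$ have norm at most $1$, so $\sum_n|\theta_0(g_n)|\le\|\theta_0\|$ and $\theta_0(g_n)\to0$. By Lemma~\ref{lem:sum}, $Sa=\sum_na_ng_n$ defines a linear map $S\colon\ell_\infty\to X$ of norm at most $1$. Lemma~\ref{lem:phillips} applies to $\mu_n=(\theta_n-\theta_0)\circ S$ and gives $(\theta_n-\theta_0)(g_n)\to0$.
\end{proof}

\begin{remark}\label{rem:needthin}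
Disjointness alone is not enough. Let $g_n=\mathbf 1_{[0^n1]}$ and $\theta_n=A_{0^n1}$. For $h\in X$ we have $|\theta_n(h)-h(\mathbf 0)|\le2E_n(|h-h(\mathbf 0)|)(\mathbf 0)\to0$, so $\theta_n\to\delta_{\mathbf 0}$ weak$^*$, and yet $\theta_n(g_n)=1$. Here $E^*g_n(\mathbf 0)=\frac12$. In particular $X^*$ does contain norm separated weak$^*$ convergent sequences, and the proof of Proposition~\ref{prop:key} has to use uncountability.
\end{remark}

The functionals of Remark~\ref{rem:needthin} have densities with respect to $\lambda$. Mass on a $\lambda$-null set behaves differently, because such a set has thin neighborhoods. For compact $S\subset\Delta$ let $S^{(j)}$ be the union of the cells of level $j$ that meet $S$. These sets are clopen and decrease to $S$: if $b\notin S$, then $[b|i]\cap S=\emptyset$ for some $i$, and $[b|i]\cap S^{(j)}=\emptyset$ for $j\ge i$.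

\begin{lemma}\label{lem:nbhd}
Let $\mu$ be a finite positive Borel measure on $\Delta$, let $S\subset\Delta$ be compact with $\lambda(S)=\mu(S)=0$, and let $0<\gamma<1$. There are clopen sets $U,W$ with $S\subset U\subset W$, $E^*\mathbf 1_U\le\gamma$ on $\Delta\setminus W$, and $\mu(W)<\gamma$.
\end{lemma}

\begin{proof}
Let $W^j=\{E^*\mathbf 1_{S^{(j)}}>\gamma\}$. These sets decrease. For $k\ge j$ we have $E_k\mathbf 1_{S^{(j)}}=\mathbf 1_{S^{(j)}}$, so $W^j\supset S^{(j)}$, and $E^*\mathbf 1_{S^{(j)}}=\max_{k\le j}E_k\mathbf 1_{S^{(j)}}$ is constant on cells of level $j$, so $W^j$ is clopen. Let $b\notin S$, with $i$ as above, and let $j\ge i$. Then $E_k\mathbf 1_{S^{(j)}}(b)=0$ for $k\ge i$, and $E_k\mathbf 1_{S^{(j)}}(b)\le2^i\lambda(S^{(j)})$ for $k<i$. Since $\lambda(S^{(j)})\to\lambda(S)=0$, we have $b\notin W^j$ for large $j$. Thus $\bigcap_jW^j=S$ and $\mu(W^j)\to\mu(S)=0$. Take $U=S^{(j)}$ and $W=W^j$ with $j$ large.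
\end{proof}

\section{Proof of Proposition~\ref{prop:key}}\label{sec:key}

Let $\omega\mapsto\theta_\omega$ be a weak$^*$ continuous map from $\Omega$ to $X^*$, and write $m_\omega$ for the trace of $\theta_\omega$. For each $h$ the continuous function $\omega\mapsto\theta_\omega(h)$ is bounded on $\Omega$, so $C_0=\sup_\omega\|\theta_\omega\|<\infty$ by uniform boundedness. Since $\Omega$ is compact and metrizable, the family supplies weak$^*$ convergent sequences, and the task is to find along one of them a thin sequence on which $\theta_{\omega_n}(g_n)$ stays large. Functionals can be far apart for two reasons: their traces on $\Delta$ are far apart, or their traces are close and they differ on $K$ in a way that clopen subsets of $\Delta$ do not detect. Step~2 excludes the first possibility and Steps~3 to~5 the second.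

\subsection*{Step 1: points of continuity of the traces}
The variation is not a weak$^*$ continuous operation, but by \eqref{eq:var} the function
\[
\omega\mapsto m_\omega([s])=\sup\{\theta_\omega(h):|h|\le\mathbf 1_{[s]}\}
\]
is a supremum of continuous functions, hence lower semicontinuous. A real lower semicontinuous function $\psi$ is continuous outside a meager set: for rational $r$ the set $\{\psi\le r\}$ is closed, so its boundary is nowhere dense, and at a point $\omega$ on none of these boundaries $\omega$ is interior to $\{\psi\le r\}$ for every rational $r>\psi(\omega)$. There are countably many cells, and every clopen set is a finite disjoint union of cells. So there is a set $G\subset\Omega$ with meager complement such that, for every clopen $D\subset\Delta$, the function $\omega\mapsto m_\omega(D)$ is continuous at each point of $G$. The set $G$ is uncountable by Baire's theorem, since countable subsets of $\Omega$ are meager.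

\subsection*{Step 2: the traces $m_\omega$, $\omega\in G$, form a norm separable set}
This step does not use separation of the $\theta_\omega$. Suppose the set is not separable. By (U1) and (U3) there are $\alpha>0$ and an uncountable $Y\subset G$ such that $\|m_\omega-m_{\omega'}\|\ge\alpha$ for distinct $\omega,\omega'\in Y$, and every neighborhood of a point of $Y$ contains uncountably many points of $Y$. Fix $\omega_0\in Y$ and let $\nu=\lambda+m_{\omega_0}$. We want mass that is singular to $\lambda$, in order to get thinness, and singular to $m_{\omega_0}$, so that the sets already used carry little mass for later parameters near $\omega_0$.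

For all $\omega\in Y$ outside a countable set $Y_0$, the $\nu$-singular part of $m_\omega$ has mass at least $\alpha/3$. Otherwise uncountably many $\omega$ have singular mass less than $\alpha/3$; their absolutely continuous parts lie in the separable space $L_1(\nu)$, so by (U2) two of them are at distance less than $\alpha/3$, and the corresponding traces are at distance less than $\alpha$.

We choose inductively $\omega_n\in Y\setminus Y_0$ within $1/n$ of $\omega_0$ and clopen sets $U_n\subset W_n$ with
\[
m_{\omega_n}\Bigl(\bigcup_{j<n}W_j\Bigr)<\frac\alpha8,\quad m_{\omega_n}(U_n)\ge\frac\alpha4,\quad m_{\omega_0}(W_n)<2^{-n}\frac\alpha{16},\quad E^*\mathbf 1_{U_n}\le2^{-n}\text{ off }W_n .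
\]
At stage $n$ the clopen set $\bigcup_{j<n}W_j$ has $m_{\omega_0}$-measure less than $\alpha/16$. As $\omega_0\in G$, the first inequality holds for all parameters near $\omega_0$, and among these there are points of $Y\setminus Y_0$. The singular part of $m_{\omega_n}$ is carried by a $\nu$-null Borel set, which by inner regularity contains a compact set $S_n$ with $m_{\omega_n}(S_n)\ge\alpha/4$. Lemma~\ref{lem:nbhd} with $S=S_n$, $\mu=m_{\omega_0}$ and $\gamma=2^{-n}\min(1,\alpha/16)$ gives $U_n$ and $W_n$.

The sets $U_n'=U_n\setminus\bigcup_{j<n}W_j$ are clopen, pairwise disjoint because $U_j\subset W_j$, and $|\theta_{\omega_n}|(\mathbf 1_{U_n'})=m_{\omega_n}(U_n')\ge\alpha/8$. By \eqref{eq:var} there are $g_n\in X$ with $|g_n|\le\mathbf 1_{U_n'}$ and $\theta_{\omega_n}(g_n)\ge\alpha/16$. The sequence $(g_n)$ is thin with $C=\Delta\setminus\bigcup_nW_n$. Indeed, a point $b\notin C$ lies in an open set $W_j$, on which $g_n=0$ for $n>j$; and a point $b\in C$ lies outside $W_n\supset U_n$, so $g_n(b)=0$ and $E^*g_n(b)\le E^*\mathbf 1_{U_n}(b)\le2^{-n}$. Since $\theta_{\omega_n}\to\theta_{\omega_0}$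 weak$^*$, this contradicts Proposition~\ref{prop:thin}.

\subsection*{Step 3: concentration of mass on $K$}
Suppose now that $\|\theta_\omega-\theta_{\omega'}\|\ge\varepsilon>0$ for $\omega\ne\omega'$, and put $\delta=\varepsilon/5$, $\eta=\delta/6$. By Step~2 and (U2), applied in the metric space $\{m_\omega:\omega\in G\}$, there are an uncountable $V\subset G$ and a finite positive Borel measure $m$ on $\Delta$ with
\begin{equation}\label{eq:close}
\|m_\omega-m\|\le\eta\qquad(\omega\in V).
\end{equation}
The traces no longer distinguish the functionals, so we pass to $K$. Let $\{\omega_i:i\ge1\}$ be a countable dense subset of $V$, let $\rho=\sum_i2^{-i}|\theta_{\omega_i}|\in M(K)$, and let $\psi_i=d\theta_{\omega_i}/d\rho$ be the Radon--Nikodym densities. If these densities were almost bounded, all $\theta_\omega$, $\omega\in V$, would be close to one separable set. This gives the following claim: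
\begin{equation}\label{eq:conc}
\text{for every }N>0\text{ there is }i\text{ with }|\theta_{\omega_i}|\bigl(\{|\psi_i|>N\}\bigr)>2\delta .
\end{equation}
Suppose \eqref{eq:conc} fails for some $N$. Let $z_i=\psi_i\mathbf 1_{\{|\psi_i|\le N\}}$, so that $\|\theta_{\omega_i}-z_i\rho\|\le2\delta$, and let $H$ be the closed linear span of the $z_i$ in $L_2(\rho)$, a separable Hilbert space in which $(z_i)$ is bounded. Given $\omega\in V$, take indices with $\omega_{i_j}\to\omega$ and, passing to a subsequence, $z_{i_j}\to z_\omega\in H$ weakly. As $C(K)\subset L_2(\rho)$, the measures $\theta_{\omega_{i_j}}-z_{i_j}\rho$ converge weak$^*$ to $\theta_\omega-z_\omega\rho$, and closed balls are weak$^*$ closed, so $\|\theta_\omega-z_\omega\rho\|\le2\delta$. By (U2) in $H$ and the inequality $\|z\|_{L_1(\rho)}\le\rho(K)^{1/2}\|z\|_{L_2(\rho)}$, there are $\omega\ne\omega'$ in $V$ with $\|z_\omega-z_{\omega'}\|_{L_1(\rho)}<\delta$. Then $\|\theta_\omega-\theta_{\omega'}\|<5\delta=\varepsilon$, a contradiction.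

\subsection*{Step 4: a disjoint sequence}
We turn the concentration into disjoint Borel sets, then compact sets, then open sets and continuous functions on $K$.

Choose inductively indices $i_n$ and Borel sets $Q_n\subset K$ such that the measures $\mu_n=|\theta_{\omega_{i_n}}|$ satisfy
\[
\mu_n(Q_n)>2\delta,\qquad\mu_j(Q_n)<2^{-n}\delta\quad(j<n).
\]
At stage $n$, absolute continuity of $\mu_1,\dots,\mu_{n-1}$ with respect to $\rho$ gives $N$ such that $\rho(Q)\le C_0/N$ implies $\mu_j(Q)<2^{-n}\delta$ for $j<n$. Take $i_n$ from \eqref{eq:conc} and $Q_n=\{|\psi_{i_n}|>N\}$; Chebyshev's inequality gives $\rho(Q_n)\le\|\psi_{i_n}\|_{L_1(\rho)}/N\le C_0/N$. The sets $Q_n\setminus\bigcup_{j>n}Q_j$ are pairwise disjoint, with $\mu_n$-measure greater than $2\delta-\sum_{j>n}2^{-j}\delta\ge\frac32\delta$. They contain compact sets $F_n$ with $\mu_n(F_n)>\frac32\delta$.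

Only finitely many of the $F_n$ can be separated by open sets at a time, and a neighborhood of $F_n$ might capture the mass of all later measures. A counting argument avoids this. We choose infinite sets $\mathbb N=N_0\supset N_1\supset\cdots$, indices $r_k\in N_{k-1}$ and open sets $O_k\supset F_{r_k}$ with
\[
\mu_n(\overline{O_k})\le2^{-k-1}\delta\qquad(n\in N_k).
\]
Given $N_{k-1}$, pick $p\ge2^{k+1}C_0/\delta$ indices $r\in N_{k-1}$ and, by normality of $K$, open neighborhoods of the corresponding $F_r$ with pairwise disjoint closures. For each $n\in N_{k-1}$ one of the $p$ closures has $\mu_n$-measure at most $C_0/p\le2^{-k-1}\delta$. The same closure serves for all $n$ in an infinite set $N_k\subset N_{k-1}$; let $r_k$ be its index and $O_k$ the neighborhood.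

The open sets $O_k'=O_k\setminus\bigcup_{j<k}\overline{O_j}$ are pairwise disjoint. Since $r_k\in N_j$ for all $j<k$,
\[
\mu_{r_k}(O_k')\ge\mu_{r_k}(F_{r_k})-\sum_{1\le j<k}2^{-j-1}\delta>\tfrac32\delta-\tfrac12\delta=\delta .
\]
Take a compact subset of $O_k'$ of $\mu_{r_k}$-measure greater than $\delta$ and, by Urysohn's lemma, $u_k\in C(K)=X$ with $0\le u_k\le1$, equal to $1$ on that subset and to $0$ off $O_k'$.

After relabeling we have parameters $\omega_n'\in V$ and a disjoint sequence $u_n\ge0$ in $X$ with $|\theta_{\omega_n'}|(u_n)\ge\delta$. Passing to a subsequence, $\omega_n'$ converges in $\Omega$, so $\theta_{\omega_n'}$ converges weak$^*$. The Borel sets $\{b\in\Delta:u_n(b)>0\}$ are pairwise disjoint and $m$ is finite, so after discarding finitely many terms and renumbering,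
\begin{equation}\label{eq:small}
\sum_{n\ge1}m(\{u_n>0\})<\eta .
\end{equation}
This is compatible with $|\theta_{\omega_n'}|(u_n)\ge\delta$, as the example at the end of Section~\ref{sec:space} shows.

\subsection*{Step 5: making the sequence thin}
By Remark~\ref{rem:needthin} we still need thinness. The idea is to find a compact $C$ that carries almost all of $m$ and from which each $u_n$ looks small at fine levels, and to cut $u_n$ down to a small clopen neighborhood of $C$, which makes it small at coarse levels too. The cut is by a clopen set, so its cost is measured by the trace, and \eqref{eq:close} bounds that cost uniformly in $n$.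

On $Z_n=\{b\in\Delta:u_n(b)=0\}$ we have $E_ku_n\to0$ pointwise by \eqref{eq:mart}. By Egorov's theorem for $m$ and inner regularity, there is a compact $C_n\subset Z_n$ with $m(Z_n\setminus C_n)<2^{-n}\eta$ on which the convergence is uniform. Let $C=\bigcap_nC_n$. By \eqref{eq:small}, $m(\Delta\setminus C)\le2\eta$. Choose $k_n$ with $E_ku_n\le2^{-n}$ on $C$ for all $k\ge k_n$. Since $u_n=0$ on $C$ and $C^{(j)}$ decreases to $C$, we have $\int_{C^{(j)}}u_n\,d\lambda\to0$ as $j\to\infty$. So there are $j_1<j_2<\cdots$ such that $D_n=C^{(j_n)}$ satisfies $\int_{D_n}u_n\,d\lambda<2^{-n-k_n}$. The clopen sets $D_n$ decrease to $C$. Put $v_n=u_n\mathbf 1_{D_n}\in X$. Then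
\[
|\theta_{\omega_n'}|(v_n)\ge|\theta_{\omega_n'}|(u_n)-|\theta_{\omega_n'}|(\mathbf 1_{\Delta\setminus D_n})\ge\delta-m_{\omega_n'}(\Delta\setminus D_n)\ge\delta-m(\Delta\setminus C)-\eta\ge\delta-3\eta=\tfrac\delta2 ,
\]
and by \eqref{eq:var} there are $g_n\in X$ with $|g_n|\le v_n$ and $\theta_{\omega_n'}(g_n)\ge\delta/4$.

The sequence $(g_n)$ is disjoint because $|g_n|\le u_n$, and it is thin with respect to $C$. A point $b\notin C$ lies in an open set $\Delta\setminus D_{n_0}$, on which $v_n=0$ for $n\ge n_0$; this is (T1). At a point of $C$ we have $v_n=0$, and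
\[
E_kv_n\le E_ku_n\le2^{-n}\quad(k\ge k_n),\qquad E_kv_n\le2^k\int_{D_n}u_n\,d\lambda\le2^{-n}\quad(k<k_n);
\]
this is (T2). Proposition~\ref{prop:thin} gives $\theta_{\omega_n'}(g_n)\to0$, a contradiction. This proves Proposition~\ref{prop:key} and completes the proof of Theorem~\ref{thm:main}.
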